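# Corson compacta and isomorphisms of $C(K)$ spaces

## Theorems on Corson compacta, large closed sets and measure algebras

In these notes "compact" means compact Hausdorff, $C(K)$ is the Banach space of real continuous functions on $K$ with the supremum norm, and $C(K)\cong C(L)$ means that the two Banach spaces are linearly homeomorphic. The results concern one combinatorial statement.

**Statement $(\star)$.** There are a compact space $S$, a probability measure $\nu$ on $S$, $\varepsilon>0$ and closed sets $F_\xi\subset S$ $(\xi<\omega_1)$ with $\nu(F_\xi)\ge\varepsilon$ for all $\xi$, such that every $s\in S$ lies in only countably many $F_\xi$.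

**Theorem 1.** (a) CH implies $(\star)$. (b) If $(\star)$ holds, there are zero-dimensional compact spaces $K,L$, both embeddable in $\{0,1\}^{\omega_1}$, with $L$ Corson, $K$ not Corson, and $C(K)\cong C(L)$.

**Theorem 2 (in ZFC).** The following are equivalent:

1. MA$_{\omega_1}$(ma);
2. every Corson compact has property (M);
3. if $L$ is Corson and $C(K)$ is isomorphic to a subspace of a quotient of $C(L)$, then $K$ is Corson;
4. if $L$ is Corson and $C(K)$ is isomorphic to a subspace of $C(L)$, then $K$ is Corson;
5. if $L$ is Corson and $C(K)$ is isomorphic to $C(L)$, then $K$ is Corson;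
6. $(\star)$ fails.

The equivalence of 1 and 2 is due to Kunen and van Mill; it is reproved below.

**Theorem 3 (in ZFC).** If $L$ is a Corson compact with property (M) and $C(K)$ is isomorphic to a subspace of a quotient of $C(L)$, then $K$ is a Corson compact with property (M).

The question behind these theorems is this. Corson compacta form a class of topological spaces. Suppose we are told only that $C(K)$ sits, as a Banach space, inside $C(L)$ for some Corson $L$. Must $K$ itself be Corson? Can ZFC prove that it must? It is known that "yes" is consistent with ZFC. Theorem 1 says that under CH the answer is "no", and in the strongest way: even an isomorphism $C(K)\cong C(L)$ onto does not save the property. Since CH is consistent relative to ZFC, the assertion is not a theorem of ZFC (assuming, as usual, that ZFC is consistent), and together with the known consistency of "yes" it is independent. Theorem 2 says exactly when "yes" holds. Theorem 3 is the part of the positive answer that needs no axiom, for one individual $L$.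

"Isomorphic" here cannot be replaced by "isometric" in the negative result: if $C(K)$ and $C(L)$ are isometric, the Banach–Stone theorem makes $K$ and $L$ homeomorphic. The freedom lies in renorming.

We write $\omega=\{1,2,\dots\}$, and $\omega+1=\omega\cup\{\infty\}$ is the convergent sequence. Measures on compact spaces are finite regular Borel measures, and $M(K)=C(K)^*$ carries the weak$^*$ topology; $B_Z$ is the closed unit ball of $Z$.

## Corson compacta: examples and three basic facts

**Definition.** For a set $\Gamma$ let
$$\Sigma(\Gamma)=\{x\in\mathbb R^\Gamma:\ \{\gamma\in\Gamma:x(\gamma)\ne0\}\text{ is countable}\},$$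
with the topology inherited from the product $\mathbb R^\Gamma$. A compact space is **Corson** if it is homeomorphic to a subset of some $\Sigma(\Gamma)$. We write $\operatorname{supp}x=\{\gamma:x(\gamma)\neq0\}$.

Every compact metrizable space embeds in $\mathbb R^\omega=\Sigma(\omega)$, so it is Corson. A nonmetrizable example, which will reappear, is
$$H=\{t\in\{0,1\}^{\omega_1}:\ t_\xi=1\text{ for at most one }\xi\}.$$
It consists of the zero vector and the unit vectors $e_\xi$. It is closed in $\{0,1\}^{\omega_1}$, each $e_\xi$ is isolated in it, and every neighborhood of $0$ contains all but finitely many $e_\xi$. Closed subsets of Corson compacta are Corson. A disjoint union of two Corson compacta $X\subset\Sigma(\Gamma_1)$ and $Y\subset\Sigma(\Gamma_2)$ is Corson: send $x\mapsto(0,x,0)$ and $y\mapsto(1,0,y)$ in $\Sigma(\{*\}\sqcup\Gamma_1\sqcup\Gamma_2)$.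

**Lemma 4.** (a) If $D\subset\Sigma(\Gamma)$ is countable, there is a countable $\Gamma'\subset\Gamma$ such that all points of $\overline D$ vanish off $\Gamma'$. Hence a separable Corson compact is metrizable. (b) Corson compacta are Fréchet–Urysohn: if $x\in\overline A$, some sequence in $A$ converges to $x$.

*Proof.* (a) Let $\Gamma'$ be the union of the supports of the points of $D$. It is countable, and the set of points vanishing off $\Gamma'$ is closed. So $\overline D$ embeds in $\mathbb R^{\Gamma'}$, which is metrizable and second countable.

(b) Let $A\subset\Sigma(\Gamma)$ and $x\in\overline A\cap\Sigma(\Gamma)$. Put $a_0=x$. Inductively, having $a_0,\dots,a_{n-1}$ and an enumeration $\gamma^i_1,\gamma^i_2,\dots$ of each $\operatorname{supp}a_i$ (possibly finite or empty), choose $a_n\in A$ with $|a_n(\gamma)-x(\gamma)|<1/n$ for all $\gamma$ in the finite set $\{\gamma^i_j:i<n,\ j\le n\}$. If $\gamma=\gamma^i_j$, then $|a_n(\gamma)-x(\gamma)|<1/n$ as soon as $n>i$ and $n\ge j$, so $a_n(\gamma)\to x(\gamma)$. If $\gamma$ is in none of the supports, then $a_n(\gamma)=0=x(\gamma)$ for all $n$. So $a_n\to x$. $\square$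

As an application of (b), the ordinal space $\omega_1+1$ is not Corson: its last point is in the closure of the set of countable ordinals, but a sequence of countable ordinals has countable supremum and cannot converge to $\omega_1$.

We shall also use one deeper classical theorem, as a citation: a Hausdorff continuous image of a Corson compact is Corson (E. Michael and M. E. Rudin, *A note on Eberlein compacts*, Pacific J. Math. 72 (1977); also S. P. Gul'ko, 1977).

## Property (M) and the case of separable $K$

**Definition.** A compact $L$ has **property (M)** if every probability measure on $L$ has separable support.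

Compact metrizable spaces have it trivially. So does $H$. Indeed, let $\mu$ be a probability on $H$, and let $N$ be the set of all $e_\xi$ with $\mu(\{e_\xi\})=0$. Then $N$ is open and discrete, its compact subsets are finite, and regularity gives $\mu(N)=0$. Only countably many $e_\xi$ are outside $N$, so $\mu$ is concentrated on a countable set and its support is countable.

Now try the question by hand. If $L$ is metrizable, $C(L)$ is separable, so $C(K)$ is separable and $K$ is metrizable, hence Corson. The next case is already instructive: take $K$ separable. By Lemma 4(a), a separable $K$ is Corson only if it is metrizable.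

**Proposition 5.** Let $L$ be a Corson compact with property (M), let $K$ be separable, and let $C(K)$ be isomorphic to a subspace of $C(L)$. Then $K$ is metrizable.

*Proof.* Let $J:C(K)\to C(L)$ be linear and bounded with $\|Jf\|\ge c\|f\|$, $c>0$, and let $\{q_n\}$ be dense in $K$. The functional $Jf\mapsto f(q_n)$ on $J(C(K))$ has norm at most $1/c$. Extend it by Hahn–Banach to $\nu_n\in M(L)$ with $\|\nu_n\|\le1/c$, so that $\int Jf\,d\nu_n=f(q_n)$. Let $Y$ be the closure of the union of the supports of the $|\nu_n|$. By (M) each support is separable, so $Y$ is a separable Corson compact and is metrizable. Moreover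
$$|f(q_n)|=\Big|\int Jf\,d\nu_n\Big|\le\frac1c\sup_Y|Jf|,$$
and taking the supremum over $n$ gives $\|f\|\le\frac1c\|(Jf)|_Y\|$. So $f\mapsto (Jf)|_Y$ embeds $C(K)$ in the separable space $C(Y)$, and $K$ is metrizable. $\square$

This shows where a proof of "yes" along such lines stops. The topology of $L$ controls countable sets of points of $L$, but the isomorphism hands us measures on $L$ rather than points. A measure whose support is not separable escapes control. So a counterexample with $K$ separable, or with a separable non-metrizable closed piece that carries the failure, should be sought over an $L$ carrying a measure of non-separable support.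

## Many large closed sets, each point in few of them

Where could such a measure come from? If $S,\nu,\varepsilon,F_\xi$ are as in $(\star)$, consider
$$Y=\{t\in\{0,1\}^{\omega_1}:\ \exists s\in S\ \forall\xi\ (t_\xi=1\Rightarrow s\in F_\xi)\}.$$
It is the projection to $\{0,1\}^{\omega_1}$ of the closed set $\{(s,t):\forall\xi\ (t_\xi=0\text{ or }s\in F_\xi)\}\subset S\times\{0,1\}^{\omega_1}$, so $Y$ is compact. Each $t\in Y$ has countable support because its witness $s$ lies in only countably many $F_\xi$. So $Y$ is Corson. The map $\varphi(s)=(\mathbf 1_{F_\xi}(s))_\xi$ goes from $S$ to $Y$. It need not be continuous, but each coordinate is Borel. Every $g\in C(Y)$ is a uniform limit of functions of finitely many coordinates (extend $g$ to the cube by Tietze, then apply Stone–Weierstrass), so $g\circ\varphi$ is Borel, and $g\mapsto\int g\circ\varphi\,d\nu$ is a probability measure $m$ on $Y$. It satisfies $m(\{t_\xi=1\})=\nu(F_\xi)\ge\varepsilon$ for every $\xi<\omega_1$. If $D$ were a countable dense subset of $\operatorname{supp}m$, each clopen set $\{t_\xi=1\}$ would contain a point of $D$; but each of the countably many points of $D$ lies in only countably many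 of these sets. So $\operatorname{supp} m$ is not separable, and $Y$ fails (M).

So $(\star)$ produces a random point with countable support such that each single coordinate is likely to be $1$. Here is why $(\star)$ holds under CH.

**Proof of Theorem 1(a).** Assume CH and enumerate $[0,1]=\{x_\xi:\xi<\omega_1\}$. Let $S=[0,1]$ and let $\nu$ be Lebesgue measure. The set $\{x_\eta:\eta\le\xi\}$ is countable, hence null, so inner regularity gives a compact $F_\xi\subset[0,1]\setminus\{x_\eta:\eta\le\xi\}$ with $\nu(F_\xi)\ge\frac12$. The point $x_\eta$ lies in $F_\xi$ only if $\xi<\eta$, that is, for countably many $\xi$. $\square$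

**Remark.** The same proof works whenever $[0,1]=\bigcup_{\eta<\omega_1}N_\eta$ with Lebesgue null sets $N_\eta$: choose $F_\xi$ disjoint from the null set $\bigcup_{\eta\le\xi}N_\eta$. A point of $N_\eta$ lies in $F_\xi$ only for $\xi<\eta$.

## Adding a sequence of isolated points

We want $K$ to be non-Corson and yet $C(K)\cong C(L)$ with $L$ Corson. The plan is to start with a Corson compact $X$ and add countably many isolated points $q_n$ that have too many accumulation points in $X$. The following lemma says when this does not change the Banach space beyond a summand $c_0$.

**Lemma 6.** Let $K$ be compact and $X\subset K$ closed, with $K\setminus X=\{q_n:n\in\omega\}$, where the $q_n$ are distinct and isolated in $K$. Suppose $m_n\in C(X)^*$, $\|m_n\|\le1$, satisfy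
$$f(q_n)-m_n(f|X)\longrightarrow0\qquad\text{for every }f\in C(K).\tag{1}$$
Then $Tf=\big(f|X,\ (f(q_n)-m_n(f|X))_n\big)$ is an isomorphism of $C(K)$ onto $C(X)\oplus_\infty c_0$.

*Proof.* By (1), $T$ is well defined; it is linear with $\|T\|\le2$. From $|f(q_n)|\le|f(q_n)-m_n(f|X)|+\|f|X\|$ we get $\|f\|\le2\|Tf\|$.

It remains to see that $T$ is onto. First, every open set $U\supset X$ contains all but finitely many $q_n$, because $K\setminus U$ is compact and consists of isolated points. Consequently a function $h$ on $K$ that vanishes on $X$ with $h(q_n)\to0$ is continuous: at $q_n$ this is clear, and for $\delta>0$ the set $\{|h|<\delta\}$ is $K$ minus finitely many isolated points, so it is an open set containing $X$. Now let $(g,c)\in C(X)\oplus c_0$. Define $f|X=g$ and $f(q_n)=c_n+m_n(g)$, and let $\tilde g\in C(K)$ extend $g$ (Tietze). Then $f-\tilde g$ vanishes on $X$, and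
$$(f-\tilde g)(q_n)=c_n-(\tilde g(q_n)-m_n(g))\to0$$
by (1) applied to $\tilde g$. So $f-\tilde g$ is continuous, $f\in C(K)$, and $Tf=(g,c)$. $\square$

To give the $q_n$ many accumulation points, fix an **almost disjoint family** $\{A_\xi:\xi<\omega_1\}$: the $A_\xi$ are infinite subsets of $\omega$ and $A_\xi\cap A_\eta$ is finite for $\xi\neq\eta$. It exists in ZFC: identify $\omega$ with the set of finite $0$–$1$ sequences, and let $A_x$ be the set of finite initial segments of an infinite sequence $x$. Distinct $x,y$ share only finitely many initial segments, and there are continuum many, hence at least $\omega_1$, sequences $x$. Put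
$$a_n=(\mathbf 1_{A_\xi}(n))_{\xi<\omega_1}\in\{0,1\}^{\omega_1}.$$
Almost disjointness gives the following:
$$\text{if } n_i\to\infty\text{ in }\omega+1\text{ along a net } (n_i \in\omega)\text{ and }a_{n_i}\to t,\text{ then }t\in H.\tag{2}$$
Indeed, if $t_\xi=t_\eta=1$ with $\xi\ne\eta$, then eventually $n_i\in A_\xi\cap A_\eta$, which is a finite set; this contradicts $n_i\to\infty$.

The first candidate is the simplest one: $X=H$ and
$$K_0=H\times\{\infty\}\cup\{(a_n,n):n\in\omega\}\subset\{0,1\}^{\omega_1}\times(\omega+1).$$
By (2), $K_0$ is closed. For each $\xi$ the points $(a_n,n)$, $n\in A_\xi$, can accumulate only at $(e_\xi,\infty)$. So all $(e_\xi,\infty)$, and hence also their accumulation point $(0,\infty)$, lie in the closure of the points $q_n=(a_n,n)$. Thus $K_0$ is separable. It contains the uncountable relatively discrete set $\{(e_\xi,\infty)\}$, so it is not metrizable, and by Lemma 4(a) it is not Corson. Can Lemma 6 apply? Each $m_n\in M(H)$ satisfies $\sum_\xi|m_n(\{e_\xi\})|\le\|m_n\|$, so $m_n(\{e_\xi\})\neq0$ for only countably many pairs $(n,\xi)$. Pick $\xi$ with $m_n(\{e_\xi\})=0$ for all $n$, and let $f$ be the coordinate function $t_\xi$.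 Then $m_n(f|H)=0$ for all $n$, while $f(q_n)=1$ for the infinitely many $n\in A_\xi$. So (1) fails. No cleverer choice of operator would help: $H$ has (M), so Proposition 5 says that $C(K_0)$ does not embed in $C(H)\oplus c_0\cong C(H\sqcup(\omega+1))$, nor in any $C(L)$ with $L$ Corson having (M).

The failure tells us what is needed: measures $m_n$ on a Corson $X$ with $m_n(t_\xi)\approx\mathbf 1_{A_\xi}(n)$ for all $\omega_1$ many $\xi$ at once. The random point of the previous section satisfies half of this. Three changes make it work.

First, the approximation must oscillate with $n$, so we give $X$ a separate level for each $n$ and on level $n$ switch off all coordinates $\xi$ with $n\notin A_\xi$. Then almost disjointness also forces the levels to shrink to $H$ as $n\to\infty$, which keeps $X$ compact and Corson.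

Second, probability $\varepsilon$ is not enough: with the measure $m$ above the error in (1) for $f=t_\xi$ would be $1-\nu(F_\xi)$ for all $n\in A_\xi$. On level $n$ we therefore draw $n$ independent points of $S$ and ask that at least one of them be in $F_\xi$. Each $n$-tuple is still in only countably many of the new sets, and the error is at most $(1-\varepsilon)^n$.

Third, (1) is needed for all $f\in C(K)$ and not only for coordinates, and $m_n$ is not multiplicative. The remedy is to control the stronger quantity $\int|f-f(q_n)|\,dm_n$ (with $f$ restricted to level $n$), which behaves well under products.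

Under CH the second change can be avoided: one may choose compact $F^n_\xi\subset[0,1]\setminus\{x_\eta:\eta\le\xi\}$ with $\nu(F^n_\xi)\ge1-\frac1n$ and use $S=[0,1]$ on every level. The powers $S^n$ allow us to start from $(\star)$ alone.

## The spaces $X$, $L$ and $K$

We now prove Theorem 1(b). Let $S,\nu,\varepsilon,F_\xi$ be as in $(\star)$, and let $A_\xi$, $a_n$, $H$ be as above.

**Step 1: enlarge the sets.** The purpose is to replace measure $\varepsilon$ by measure tending to $1$. For $n\in\omega$ put
$$F^n_\xi=\{s\in S^n:\ s_i\in F_\xi\text{ for some }i\le n\}.$$
It is a finite union of preimages of a closed set under projections, so it is closed. Its complement is $(S\setminus F_\xi)^n$, so it lies in the product of the Borel $\sigma$-algebras, and for the product measure $\nu^n$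
$$\nu^n(S^n\setminus F^n_\xi)=(1-\nu(F_\xi))^n\le(1-\varepsilon)^n.\tag{3}$$
Each $s\in S^n$ lies in only countably many $F^n_\xi$, because each of its $n$ coordinates lies in only countably many $F_\xi$.

**Step 2: define $X$ and show that it is compact.** Put
$$X_n=\Big\{t\in\{0,1\}^{\omega_1}:\ t_\xi=0\text{ whenever }n\notin A_\xi,\text{ and }\exists s\in S^n\ \forall\xi\,(t_\xi=1\Rightarrow s\in F^n_\xi)\Big\},$$
$$X=\bigcup_{n}\{n\}\times X_n\ \cup\ \{\infty\}\times H\ \subset\ (\omega+1)\times\{0,1\}^{\omega_1}.$$
The set $X_n$ is the projection to $\{0,1\}^{\omega_1}$ of
$$\{(s,t)\in S^n\times\{0,1\}^{\omega_1}:\ \forall\xi\ (t_\xi=0\text{ or }(n\in A_\xi\text{ and }s\in F^n_\xi))\},$$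
which is closed in a compact space, being an intersection over $\xi$ of unions of two closed sets. So $X_n$ is compact. To see that $X$ is closed, let $(k_i,t^i)\to(k,t)$ be a convergent net from $X$. If $k=n<\infty$, then eventually $k_i=n$ and $t^i\in X_n$, so $t\in X_n$. If $k=\infty$, suppose $t_\xi=t_\eta=1$ with $\xi\ne\eta$. Eventually $t^i_\xi=t^i_\eta=1$, so $t^i\notin H$; hence $k_i<\infty$ and $t^i\in X_{k_i}$, which forces $k_i\in A_\xi\cap A_\eta$. This set is finite, contradicting $k_i\to\infty$. So $t\in H$. Thus $X$ is compact.

**Step 3: $X$ and $L$ are Corson.** If $t\in X_n$ is witnessed by $s$, then $\{\xi:t_\xi=1\}\subset\{\xi:s\in F^n_\xi\}$ is countable, and elements of $H$ have at most one nonzero coordinate. Identify $\omega+1$ with $\{1/n:n\in\omega\}\cup\{0\}\subset\mathbb R$. Then $X$ is a compact subset of $\Sigma(\{*\}\sqcup\omega_1)$. Let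
$$L=X\sqcup(\omega+1),$$
a disjoint union of two Corson compacta, hence Corson.

**Step 4: define $K$ and show that it is compact.** Let
$$K=X\times\{\infty\}\cup\{q_n:n\in\omega\}\subset(\omega+1)\times\{0,1\}^{\omega_1}\times(\omega+1),\qquad q_n=(\infty,a_n,n).$$
The set $X\times\{\infty\}$ is closed. Consider a convergent net of points $q_{n_i}$. If its third coordinate converges to some $n<\infty$, then it is eventually equal to $q_n$. Otherwise $n_i\to\infty$, and the limit is $(\infty,t,\infty)$ with $t=\lim a_{n_i}\in H$ by (2); this point lies in $X\times\{\infty\}$. Any convergent net in $K$ has a subnet lying in $X\times\{\infty\}$ or a subnet consisting of points $q_{n_i}$, so $K$ is closed and compact. The clopen set where the third coordinate equals $n$ meets $K$ only in $q_n$, so $q_n$ is isolated. From now on we identify $X$ with $X\times\{\infty\}$.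

**Step 5: both spaces lie in $\{0,1\}^{\omega_1}$.** The space $\omega+1$ embeds in $\{0,1\}^\omega$ by sending $k$ to the sequence with a single $1$ at place $k$, and $\infty$ to $0$. So $X$ and $K$ embed in products of $\omega_1$ copies of $\{0,1\}$. For $L$ use one further coordinate to separate the two pieces. Subspaces of $\{0,1\}^{\omega_1}$ are zero-dimensional.

**Step 6: $K$ is not Corson.** The purpose is to see that the added sequence has uncountably many separated accumulation points. Let $Q=\overline{\{q_n:n\in\omega\}}$. Fix $\xi$. The points $q_n$, $n\in A_\xi$, have a cluster point as $n\to\infty$. By (2) it has the form $(\infty,t,\infty)$ with $t\in H$, and $t_\xi=1$ since $(a_n)_\xi=1$ for $n\in A_\xi$. So it equals $p_\xi:=(\infty,e_\xi,\infty)$. Hence $Q\supset\{p_\xi:\xi<\omega_1\}$. This set is relatively discrete, because the clopen set $\{t_\xi=1\}$ contains only $p_\xi$ among these points. If $K$ were Corson, so would be its closed subset $Q$; as $Q$ is separable, Lemma 4(a) would make it a compact metrizable space, which is second countable. A second countable space has no uncountable relatively discrete subset. So $K$ is not Corson.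

## The measures $m_n$ and the isomorphism

**Step 7: define $m_n$.** On level $n$ we want the law of the random point described above. Define
$$\varphi_n:S^n\to X_n,\qquad\varphi_n(s)_\xi=\mathbf 1_{A_\xi}(n)\,\mathbf 1_{F^n_\xi}(s).$$
Indeed $\varphi_n(s)\in X_n$, witnessed by $s$ itself. We check that $g\circ\varphi_n$ is measurable for $g\in C(X_n)$. Extend $g$ to a continuous function on $\{0,1\}^{\omega_1}$ by Tietze. By Stone–Weierstrass the extension is a uniform limit of functions depending on finitely many coordinates. If $h$ depends on finitely many coordinates, $h\circ\varphi_n$ is a simple function built from finitely many of the sets $F^n_\xi$, and these belong to the product $\sigma$-algebra by Step 1. So $g\circ\varphi_n$ is a uniform limit of measurable functions. Hence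
$$m_n(g)=\int_{S^n}g(n,\varphi_n(s))\,d\nu^n(s),\qquad g\in C(X),$$
is well defined. It is a positive functional with $m_n(1)=1$, so $\|m_n\|=1$.

**Step 8: verify (1).** For $f\in C(K)$ put
$$d_n(f)=\int_{S^n}\big|f(n,\varphi_n(s),\infty)-f(q_n)\big|\,d\nu^n(s),\qquad\mathcal F=\{f\in C(K):d_n(f)\to0\}.$$
Since $\nu^n$ is a probability, $|m_n(f|X)-f(q_n)|\le d_n(f)$. So it is enough to show $\mathcal F=C(K)$.

The set $\mathcal F$ is a linear subspace containing the constants, and it is norm closed because $|d_n(f)-d_n(g)|\le2\|f-g\|$. It is an algebra: from
$$(fg)(x)-(fg)(q)=(f(x)-f(q))\,g(x)+f(q)\,(g(x)-g(q))$$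
we get $d_n(fg)\le\|g\|\,d_n(f)+\|f\|\,d_n(g)$. This inequality is the reason for having the absolute value inside the integral. Now compute $d_n$ for the coordinate functions on $K$.

- The first coordinate, read as the real function with value $1/k$ at $k$ and $0$ at $\infty$, equals $1/n$ at $(n,\varphi_n(s),\infty)$ and $0$ at $q_n$. So $d_n=1/n$.
- The third coordinate, read likewise, equals $0$ at $(n,\varphi_n(s),\infty)$ and $1/n$ at $q_n$. So $d_n=1/n$.
- The coordinate $t_\xi$ equals $\mathbf 1_{A_\xi}(n)\mathbf 1_{F^n_\xi}(s)$ at $(n,\varphi_n(s),\infty)$ and $\mathbf 1_{A_\xi}(n)$ at $q_n$. So $d_n=\mathbf 1_{A_\xi}(n)\,\nu^n(S^n\setminus F^n_\xi)\le(1-\varepsilon)^n$ by (3).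

All of these tend to $0$, so the coordinate functions belong to $\mathcal F$. They separate the points of $K$, so the Stone–Weierstrass theorem gives $\mathcal F=C(K)$, and (1) holds.

**Step 9: conclude.** Lemma 6 gives $C(K)\cong C(X)\oplus c_0$. The space $c=C(\omega+1)$ of convergent sequences is isomorphic to $c_0$ by $x\mapsto(\lim x,\ x_1-\lim x,\ x_2-\lim x,\dots)$. Therefore
$$C(K)\cong C(X)\oplus c_0\cong C(X)\oplus C(\omega+1)\cong C(X\sqcup(\omega+1))=C(L).$$
Since $L$ is Corson and $K$ is not, Theorem 1(b) is proved. $\blacksquare$

With part (a), CH refutes the assertion that $K$ must be Corson. As CH is consistent relative to ZFC, the assertion is not a theorem of ZFC.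

## Property (M) passes from $L$ to $K$

We turn to Theorem 3. In Proposition 5 we pulled back countably many point evaluations of a separable $K$. For general $K$ the same idea must be applied to the whole dual ball at once, and property (M) makes this possible because it makes the ball itself Corson.

**Step 1: $B_{M(L)}$ is Corson.** Let $L\subset\Sigma(\Gamma)$. For a finite multiset $\sigma$ of elements of $\Gamma$ let $e_\sigma(x)=\prod_{\gamma\in\sigma}x(\gamma)$, counted with multiplicity, and $e_\emptyset=1$. The linear span of the $e_\sigma$ is an algebra of continuous functions on $L$ that contains the constants and separates points, so it is dense in $C(L)$. Hence the map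
$$\mu\mapsto\Big(\int e_\sigma\,d\mu\Big)_\sigma$$
is injective on $B_{M(L)}$. It is weak$^*$ continuous, so it is a homeomorphism of the compact space $B_{M(L)}$ onto its image. We need each image point to have countable support. Let $\mu\in B_{M(L)}$, $\mu\ne0$. By (M), applied to the normalization of $|\mu|$, the support of $|\mu|$ is separable. By Lemma 4(a) all its points vanish off one countable set $\Gamma'\subset\Gamma$. If $\sigma$ has an element outside $\Gamma'$, then $e_\sigma$ is zero on $\operatorname{supp}|\mu|$, and $\int e_\sigma\,d\mu=0$. Only countably many finite multisets consist of elements of $\Gamma'$. So $B_{M(L)}$ is Corson.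

**Step 2: transfer to $B_{M(K)}$.** Let $\pi:C(L)\to E$ be the quotient map onto a quotient $E$ of $C(L)$, and let $J:C(K)\to E$ be linear and bounded with $\|Jf\|\ge c\|f\|$, $c>0$. The adjoint $\pi^*:E^*\to M(L)$ is injective, bounded and weak$^*$ continuous, so it is a weak$^*$ homeomorphism of the compact ball $B_{E^*}$ onto a weak$^*$ closed subset of a multiple of $B_{M(L)}$. So $B_{E^*}$ is Corson. Next,
$$J^*(B_{E^*})\supset c\,B_{M(K)}.$$
Indeed, let $\|\mu\|\le c$. The functional $Jf\mapsto\int f\,d\mu$ on $J(C(K))$ is well defined, with $|\int f\,d\mu|\le c\|f\|\le\|Jf\|$. Extend it by Hahn–Banach to some $e^*\in B_{E^*}$; then $J^*e^*=\mu$. Now $J^*(B_{E^*})$ is a Hausdorff continuous image of a Corson compact, hence Corson by the theorem of Michael–Rudin and Gul'ko recalled above. So its closed subset $cB_{M(K)}$ is Corson, and so is $B_{M(K)}$, which is homeomorphic to it. Finally $K$ is homeomorphic to the closed subset $\{\delta_x:x\in K\}$ of $B_{M(K)}$, so $K$ is Corson.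

**Step 3: $K$ has property (M).** Let $\mu$ be a probability on $K$. It lies in the weak$^*$ closure of the finitely supported probabilities: otherwise Hahn–Banach separation would give $f\in C(K)$ with $\int f\,d\mu>\sup_{x\in K}f(x)$, which is impossible. Since $B_{M(K)}$ is Corson, Lemma 4(b) gives a sequence of finitely supported probabilities $\mu_n\to\mu$. Let $D$ be the countable union of their supports. If $x\notin\overline D$, choose a continuous $f:K\to[0,1]$ with $f(x)=1$ and $f=0$ on $\overline D$; then $\int f\,d\mu=\lim\int f\,d\mu_n=0$, so $x\notin\operatorname{supp}\mu$. Thus $\operatorname{supp}\mu\subset\overline D$. By Lemma 4(a) the separable Corson compact $\overline D$ is metrizable, so its subset $\operatorname{supp}\mu$ is separable. This proves Theorem 3. $\blacksquare$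

## Martin's axiom for measure algebras and the proof of Theorem 2

**Definition.** For a Boolean algebra $\mathfrak B$ put $\mathfrak B^+=\mathfrak B\setminus\{0\}$. A set $D\subset\mathfrak B^+$ is **dense** if every $p\in\mathfrak B^+$ has some $d\in D$ with $d\le p$. A **filter** in $\mathfrak B^+$ is a nonempty subset of $\mathfrak B^+$ that is closed upwards and under finite meets. **MA$_{\omega_1}$(ma)** is the statement: for every complete Boolean algebra $\mathfrak B$ carrying a strictly positive countably additive probability, and every family of $\omega_1$ dense subsets of $\mathfrak B^+$, some filter in $\mathfrak B^+$ meets all of them.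

Such $\mathfrak B$ are ccc, since for each $k$ an antichain has at most $k$ elements of measure at least $1/k$. So this axiom follows from MA$_{\omega_1}$. A typical $\mathfrak B$ is the measure algebra of a probability measure, that is, Borel sets modulo null sets, with $[B]$ denoting the class of $B$; its completeness is a textbook fact. As an example, the axiom fails under CH: enumerate $[0,1]=\{x_\eta:\eta<\omega_1\}$, let $\mathfrak B$ be the Lebesgue measure algebra of $[0,1]$, and let $D_\eta$ be the set of classes $[C]$ with $C$ closed of positive measure and $x_\eta\notin C$. By inner regularity $D_\eta$ is dense. If a filter met every $D_\eta$ in some $[C_\eta]$, finite intersections of the $C_\eta$ would have positive measure, and compactness would give a point in all $C_\eta$, which is none of the $x_\eta$. The same argument, applied to the sets of $(\star)$, appears in Step 2 below.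

The implications $3\Rightarrow4\Rightarrow5$ are clear: a subspace of $C(L)$ is a subspace of a trivial quotient, and an isomorphic copy of $C(L)$ is a subspace. Theorem 3 gives $2\Rightarrow3$. Theorem 1(b) gives $\neg6\Rightarrow\neg5$. Three implications remain.

**Step 1: $\neg2\Rightarrow\neg6$.** The aim is to read large closed sets off the coordinates of a Corson compact. Let $\mu$ be a probability with non-separable support on a Corson compact. Replace the compact by $X_0=\operatorname{supp}\mu\subset\Sigma(\Gamma)$; by regularity $\mu(X_0)=1$, and every nonempty relatively open subset of $X_0$ has positive measure. Let $U_\gamma=\{x\in X_0:x(\gamma)\ne0\}$ and $\Gamma_0=\{\gamma:U_\gamma\neq\emptyset\}$. If $\Gamma_0$ were countable, $X_0$ would embed in $\mathbb R^{\Gamma_0}$, so it would be metrizable and hence separable. So $\Gamma_0$ is uncountable. For $\gamma\in\Gamma_0$ we have $\mu(U_\gamma)>0$, and $U_\gamma=\bigcup_k\{|x(\gamma)|\ge1/k\}$, so there are $k,j\in\omega$ with $\mu(\{x\in X_0:|x(\gamma)|\ge1/k\})\ge1/j$. There are only countably many pairs $(k,j)$, so one pair serves $\omega_1$ many distinct $\gamma_\xi$ $(\xi<\omega_1)$. With $\delta=1/k$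 and $\varepsilon=1/j$, the closed sets $F_\xi=\{x\in X_0:|x(\gamma_\xi)|\ge\delta\}$ satisfy $\mu(F_\xi)\ge\varepsilon$. Each $x\in X_0$ has countable support, so it lies in only countably many $F_\xi$. Thus $(\star)$ holds, with $S=X_0$ and $\nu=\mu$.

**Step 2: $\neg6\Rightarrow\neg1$.** A generic filter should produce one point lying in uncountably many $F_\xi$. Let $S,\nu,\varepsilon,F_\xi$ be as in $(\star)$ and let $\mathfrak B$ be the measure algebra of $\nu$. The $F_\xi$ need not be dense below every element, so we first pass to a suitable part of $\mathfrak B$. Put $b_\eta=\sup_{\xi\ge\eta}[F_\xi]$. The reals $\nu(b_\eta)$, $\eta<\omega_1$, are non-increasing. Such a transfinite sequence is eventually constant, since otherwise it would have a strictly decreasing subsequence of length $\omega_1$, and there would be uncountably many disjoint open intervals in $\mathbb R$. As the $b_\eta$ decrease and the measure is strictly positive, there are $\eta_0$ and $b$ with $b_\eta=b$ for all $\eta\ge\eta_0$, and $\nu(b)\ge\varepsilon$. Work in the relative algebra $\mathfrak B_b=\{p\in\mathfrak B:p\le b\}$ with normalized measure; it is again complete with a strictly positive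 countably additive probability. For $\eta<\omega_1$ let
$$D_\eta=\{[C]\le b:\ C\text{ closed},\ \nu(C)>0,\ C\subset F_\xi\text{ for some }\xi\ge\eta\}.$$

This set is dense. Let $0\neq p\le b$. Since $b=\sup\{[F_\xi]:\xi\ge\max(\eta,\eta_0)\}$, some such $\xi$ has $p\wedge[F_\xi]\ne0$; otherwise every such $[F_\xi]$ would be below the complement of $p$, so $b$ would be as well, and $p=p\wedge b=0$. Write $p\wedge[F_\xi]=[B]$ with $B\subset F_\xi$ Borel and $\nu(B)>0$. Inner regularity gives a closed $C\subset B$ with $\nu(C)>0$, and $[C]\le p$ is in $D_\eta$.

Suppose a filter met all $D_\eta$. Then there are closed sets $C_\eta\subset F_{\xi_\eta}$ with $\xi_\eta\ge\eta$ and $[C_\eta]$ in the filter. Finite meets of the $[C_\eta]$ are in the filter, hence nonzero, so finite intersections of the $C_\eta$ are nonempty. By compactness there is $s\in\bigcap_{\eta<\omega_1}C_\eta$. This $s$ lies in $F_{\xi_\eta}$ for all $\eta$, and $\{\xi_\eta\}$ is unbounded in $\omega_1$, hence uncountable. This contradicts $(\star)$. So MA$_{\omega_1}$(ma) fails.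

**Step 3: $\neg1\Rightarrow\neg6$.** Now the failure of the axiom has to be turned into closed sets, and the space $S$ will be a Stone space. Let $\mathfrak B$ be a complete Boolean algebra with a strictly positive countably additive probability $\lambda$, and let $D_\xi$ $(\xi<\omega_1)$ be dense subsets of $\mathfrak B^+$ met by no common filter. Let $S$ be the Stone space of $\mathfrak B$, whose points are the ultrafilters, and let $\hat b\subset S$ be the clopen set of $b\in\mathfrak B$. The rule $\mathbf 1_{\hat b}\mapsto\lambda(b)$ defines a positive functional on the dense subspace of $C(S)$ spanned by indicators of clopen sets; by the Riesz theorem it is given by a regular Borel probability $\nu$ with $\nu(\hat b)=\lambda(b)$. Put $O_\xi=\bigcup\{\hat b:b\in D_\xi\}$, an open set.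

Each $O_\xi$ has measure $1$. Choose an antichain contained in $D_\xi$ and maximal among such antichains. It is countable by the ccc; let $(b_k)$ enumerate it without repetition. Its supremum is $1$: otherwise, by density, some $d\in D_\xi$ lies below the complement of the supremum, and adding $d$ contradicts maximality. The sets $\hat b_k$ are disjoint, so $\nu(O_\xi)\ge\sum_k\nu(\hat b_k)=\sum_k\lambda(b_k)=1$ by countable additivity of $\lambda$.

A point of $\bigcap_{\xi<\omega_1}O_\xi$ would be an ultrafilter meeting all $D_\xi$, so this intersection is empty. For each $\xi<\omega_1$ the countable intersection $\bigcap_{\eta\le\xi}O_\eta$ has measure $1$, and inner regularity gives a compact $F_\xi\subset\bigcap_{\eta\le\xi}O_\eta$ with $\nu(F_\xi)\ge\frac12$. Given $s\in S$, choose $\eta$ with $s\notin O_\eta$; then $s\in F_\xi$ only for $\xi<\eta$, that is, for countably many $\xi$. So $(\star)$ holds.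

**Step 4: assemble.** We have $5\Rightarrow6$ by Theorem 1(b), $6\Rightarrow2$ by Step 1, $2\Rightarrow3$ by Theorem 3, and $3\Rightarrow4\Rightarrow5$. So statements 2 to 6 are equivalent. Steps 2 and 3 give $1\Leftrightarrow6$. This proves Theorem 2. $\blacksquare$
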